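\title{Nonzero functions whose integrals over all $m$-dimensional planes vanish}

\begin{abstract}
Let $1\le m\le n-1$. We construct a function $f\not\equiv0$ on $\mathbf R^n$, the restriction of an entire function on $\mathbf C^n$, which is integrable with integral $0$ over every $m$-dimensional affine subspace. One can also prescribe the polynomial order of decay of $f$ on the $m$-planes and the vanishing of finitely many moments there, and such functions are dense in the continuous functions. For $1\le m\le n-2$ this answers negatively the question whether a continuous function with vanishing integrals over all $m$-planes must be $0$. The method is pole pushing: an explicit solution singular along a plane of dimension $n-m-1$ is changed in small steps while the singular plane moves to infinity through the osculating planes of a rational normal curve. In the other direction we prove that $f$ vanishes on every $(m+1)$-plane on which it is integrable, and vanishes identically under a weighted integrability condition on $\mathbf R^n$.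
\end{abstract}

\section{The question and the results}

An \emph{$m$-plane} is an $m$-dimensional affine subspace of $\mathbf R^n$. It carries $m$-dimensional Lebesgue measure, denoted $dx$. We call a continuous function $f$ on $\mathbf R^n$ \emph{$m$-null} if, for every $m$-plane $L$, $f$ is integrable on $L$ and $\int_L f\,dx=0$.

For hyperplanes, $m=n-1$, this says that the Radon transform of $f$ exists and is zero. If $f$ is also integrable on $\mathbf R^n$, then $f\equiv 0$. Without integrability this fails: there are non-constant harmonic functions which are $(n-1)$-null, by Zalcman \cite{Zalcman} for $n=2$ and by Armitage and Goldstein \cite{ArmitageGoldstein} in higher dimensions. The following question is posed in \cite{Book}.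

\medskip
\noindent\textbf{Question.} \emph{Let $n\ge3$ and $1\le m\le n-2$. Must an $m$-null continuous function on $\mathbf R^n$ be identically $0$?}
\medskip

There are reasons to guess that it must. The $m$-planes form a family with
$(m+1)(n-m)=n+m(n-m-1)$ parameters. For hyperplanes this is $n$, the number of variables of $f$, but for $m\le n-2$ it is larger, and the problem is overdetermined. Lines in $\mathbf R^3$, for instance, depend on four parameters. Moreover, the restriction of an $m$-null function to any $(m+1)$-plane $\Pi\cong\mathbf R^{m+1}$ has zero Radon transform. So if $f$ does not vanish on $\Pi$, it cannot be integrable on $\Pi$ (see Theorem~\ref{thm:unique}(i) below), and this must happen at once on all the $(m+1)$-planes where $f$ is not zero.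

Nevertheless the answer is no, for every $m$, and with much to spare.

\begin{theorem}\label{thm:main}
Let $n\ge2$, $1\le m\le n-1$, and let $N\ge0$ be an integer. There is a function $f:\mathbf R^n\to\mathbf R$, $f\not\equiv0$, which is the restriction of an entire function on $\mathbf C^n$, such that for every $m$-plane $L$:
\begin{itemize}
\item[(a)] there is a constant $C_L$ with $|f(x)|\le C_L(1+|x|)^{-(m+1+N)}$ for $x\in L$;
\item[(b)] $\int_L f\,r\,dx=0$ for every polynomial $r$ on $\mathbf R^n$ of degree at most $N$.
\end{itemize}
In particular $f$ is $m$-null.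
\end{theorem}

The last sentence is the case $r=1$ of (b); by (a), $f$ is integrable on the $m$-dimensional $L$. The answer to the question is therefore negative for all $1\le m\le n-2$.

\begin{theorem}\label{thm:density}
For fixed $n,m,N$, the vector space of all $f$ as in Theorem~\ref{thm:main}, together with $0$, is dense in the space $C(\mathbf R^n)$ of real continuous functions with the topology of locally uniform convergence.
\end{theorem}

The constant $C_L$ in (a) depends on $L$, so (a) gives no global decay. Some such lack of uniformity is unavoidable, by the following theorem: if $C_L$ could be chosen independent of $L$, then the hypothesis of (i) would hold for every $\Pi$.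

\begin{theorem}\label{thm:unique}
Let $1\le m\le n-1$ and let $f$ be an $m$-null continuous function on $\mathbf R^n$.
\begin{itemize}
\item[(i)] $f$ vanishes on every $(m+1)$-plane $\Pi$ with $\int_\Pi|f(x)|(1+|x|)^{-1}dx<\infty$. In particular $f$ vanishes on every $(m+1)$-plane on which it is integrable.
\item[(ii)] If $\int_{\mathbf R^n}|f(x)|(1+|x|)^{m-n}dx<\infty$, then $f\equiv0$.
\end{itemize}
\end{theorem}

Section~\ref{sec:lines} gives the whole construction for lines in $\mathbf R^3$, where complex numbers make every step elementary. Sections~\ref{sec:elementary}--\ref{sec:infinity} carry it out in general and prove Theorem~\ref{thm:main}. Theorems~\ref{thm:density} and~\ref{thm:unique} are proved in Sections~\ref{sec:density} and~\ref{sec:unique}.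

\section{The idea: lines in space}\label{sec:lines}

In this section $n=3$ and $m=1$. We construct a continuous complex-valued $f$ with $f(0)\ne0$ which is integrable with $\int_Lf=0$ on every line $L$. At least one of its real and imaginary parts is nonzero at $0$, and that part answers the question for $n=3$.

We embed $\mathbf R^3$ in $\mathbf R^4$ by $x\mapsto(1,x)$. A line $L=\{a+sb:s\in\mathbf R\}$, $|b|=1$, spans the two-dimensional subspace $V_L=\operatorname{span}\{(1,a),(0,b)\}$.

\medskip
\noindent\textbf{Solutions singular along a line.} Let $w:\mathbf R^4\to\mathbf C$ be real-linear, and let $\mathcal E(w)$ be the complex span of the functions $c(X)\,w(X)^{-2-k}$, where $k\ge0$ and $c$ is a homogeneous polynomial of degree $k$ with complex coefficients. They are homogeneous of degree $-2$. Suppose that \emph{$w\neq0$ on $V_L\setminus0$}. Then $\int_LF(1,x)\,dx=0$ for all $F\in\mathcal E(w)$. To see this, note that on $L$ we have $w(1,a+sb)=\alpha+\beta s$ with $\beta=w(0,b)\ne0$, and this has no real zero, while $c(1,a+sb)$ is a polynomial in $s$ of degree at most $k$. So $c\,w^{-2-k}$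 is a rational function of $s$ which is $O(|s|^{-2})$ at infinity and has at most one pole, not real. Closing the contour in a half-plane that contains no pole gives $0$.

Thus $w(1,x)^{-2}$ is a solution, except that it is singular on $S=\{x:w(1,x)=0\}$, typically a line because $w=0$ is two real equations, and that we lose the lines $L$ which meet $S$ in $\mathbf R^3$ or at infinity.

\medskip
\noindent\textbf{Moving the singular line.} Let $|w(X)|\ge\varepsilon|X|$ on a set $D\subset\mathbf R^4\setminus0$, and let $w'$ be another form with $|w'(X)-w(X)|\le\frac14\varepsilon|X|$ for all $X$. Put $\delta=w'-w$. On $D$ we have $|\delta|\le\frac14|w|$, so $|w'|\ge\frac34|w|\ge\frac34\varepsilon|X|$ and $|\delta/w'|\le\frac13$. Hence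
\[
c\,w^{-2-k}=c\,(w'-\delta)^{-2-k}=\sum_{j\ge0}\binom{k+1+j}{j}\,c\,\delta^j\,(w')^{-2-k-j}
\qquad\text{on }D .
\]
All terms lie in $\mathcal E(w')$, and the $j$th is at most $\binom{k+1+j}{j}3^{-j}|X|^{-2}$ times a constant independent of $j$ and $X$. So for every $F\in\mathcal E(w)$ and $\eta>0$ there is $G\in\mathcal E(w')$ with $|F-G|\le\eta|X|^{-2}$ on $D$. The weight $|X|^{-2}$ is integrable on lines; that is why the approximation will not disturb the integrals.

\medskip
\noindent\textbf{Where to move it.} The singular lines $S_t$ should leave every bounded set, and for each fixed line $L$, the lines $L$ and $S_t$ should be disjoint, points at infinity included, for all large $t$. Moving $S$ parallel to itself will not do: if $S_t$ has direction $b$ for all $t$, then $w_t(0,b)=0$, and the lines of direction $b$ are never free. The direction has to turn as well. A good choice is found by reading $X\in\mathbf R^4$ as the polynomial $p_X(s)=X_0s^3+X_1s^2+X_2s+X_3$ and putting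
\[
w_t(X)=p_X(t)+i\,p_X'(t)\qquad(t\ge1).
\]
This vanishes exactly when $t$ is a multiple zero of $p_X$ (or $p_X=0$). The singular line $S_t$ consists of the polynomials $(s-t)^2(s-a)$, $a\in\mathbf R$; it is the tangent line at $(s-t)^3$ to the twisted cubic $t\mapsto(s-t)^3$.

Fix $L$, let $p_1,p_2$ correspond to an orthonormal basis of $V_L$, and let $W=p_1p_2'-p_2p_1'$. Since $p_2/p_1$ is not constant, $W$ is a nonzero polynomial, so $|W(t)|\ge c>0$ for large $t$. The map $X\mapsto(p_X(t),p_X'(t))$ from $V_L$ to $\mathbf R^2$ has determinant $W(t)$ and norm at most $Ct^3$, hence smallest singular value at least $(c/C)t^{-3}$. With $\varepsilon(t)=t^{-4}$ and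
\[
D_t=\{X\in\mathbf R^4\setminus0:|w_t(X)|\ge\varepsilon(t)|X|\}
\]
we conclude that $V_L\setminus0\subset D_t$ for all large $t$. Also, for every $R$ the points $(1,x)$, $|x|\le R$, lie in $D_t$ for all large $t$, because $|w_t(1,x)|\ge p_{(1,x)}(t)\ge t^3-3Rt^2$. The point $(1,0)$ lies in $D_t$ for all $t\ge1$, since $p_{(1,0)}(t)=t^3$.

\medskip
\noindent\textbf{The limit.} Choose $1=t_0<t_1<\cdots\to\infty$ with $|w_{t_{j+1}}(X)-w_{t_j}(X)|\le\frac14\varepsilon(t_j)|X|$ for all $X$. Start with $F_0=w_{t_0}^{-2}$ and choose successively $F_{j+1}\in\mathcal E(w_{t_{j+1}})$ with $|F_{j+1}-F_j|\le\frac1{20}2^{-j-1}|X|^{-2}$ on $D_{t_j}$. On each bounded set the $F_j(1,\cdot)$ are eventually continuous and converge uniformly, so $f(x)=\lim F_j(1,x)$ is continuous. It is not zero, since $F_0(1,0)=(1+3i)^{-2}$ has modulus $\frac1{10}$ and $|f(0)-F_0(1,0)|\le\frac1{20}$. If $L$ is a line, then for all large $j$ we have $\int_LF_j(1,x)\,dx=0$ and $|f(x)-F_j(1,x)|\le\frac1{20}2^{-j}(1+|x|^2)^{-1}$ on $L$. So $f$ is integrable on $L$, and $j\to\infty$ gives $\int_Lf=0$.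

\medskip
\noindent\textbf{What changes in general.} For $m$-planes, the singular set must be disjoint from a typical $m$-plane even in projective space, so its dimension must be at most $n-m-1$. It should be cut out by $d=m+1$ real linear equations, and the values of $w$ must lie in $\mathbf R^d$ instead of $\mathbf C$. A suitable homogeneous function on $\mathbf R^d\setminus0$ replaces $w^{-2}$, orthogonality of spherical harmonics replaces the contour argument, a Taylor expansion in the matrix entries replaces the geometric series, and the derivatives up to order $m$ replace $p,p'$. Two further points are new: moments up to order $N$, and estimates at complex points, which make the limit entire.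

\section{Elementary solutions}\label{sec:elementary}

Fix $n\ge2$, $1\le m\le n-1$, $N\ge0$, and put $d=m+1\ge2$. Write $X=(X_0,X')=(X_0,\dots,X_n)$. To an $m$-plane $L$ belongs the $d$-dimensional subspace
\[
V_L=\operatorname{span}\{(1,x):x\in L\}\subset\mathbf R^{n+1}.
\]
It is not contained in $\{X_0=0\}$, and $L=\{x:(1,x)\in V_L\}$. Let $\mathcal M$ be the space of real $d\times(n+1)$ matrices; $\|\cdot\|$ is the operator norm, also for complex matrices. For complex vectors, $|\cdot|$ is the Hermitian norm and $q\cdot q=\sum q_i^2$ is bilinear.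

We recall that a \emph{spherical harmonic} of degree $\kappa$ is the restriction to $S^{d-1}$ of a homogeneous harmonic polynomial of degree $\kappa$, that those of different degrees are orthogonal in $L^2(S^{d-1})$, and that every homogeneous polynomial of degree $N$ agrees on $S^{d-1}$ with a sum of spherical harmonics of degrees $N,N-2,\dots$. We write $d\omega$ for surface measure on the sphere.

\medskip
\noindent\textbf{The integral over a hyperplane.} Let $\ell$ be a nonzero linear form on $\mathbf R^d$, and let $|\ell|$ be its norm. The hyperplane $\{\ell=1\}$ has distance $1/|\ell|$ from $0$, and central projection maps it bijectively onto $S^{d-1}\cap\{\ell>0\}$. Its surface element $d\sigma$ at $q$ is seen from the origin under the solid angle $d\omega=\cos\vartheta\,|q|^{-(d-1)}d\sigma$, where $\vartheta$ is the angle between $q$ and the normal, so that $\cos\vartheta=1/(|\ell||q|)$. Thus $d\sigma=|\ell||q|^d\,d\omega$. If $g$ is continuous on $\mathbf R^d\setminus0$ and positively homogeneous of degree $-d$, it follows that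
\begin{equation}\label{eq:central}
\int_{\{\ell=1\}}g\,d\sigma=|\ell|\int_{S^{d-1}\cap\{\ell>0\}}g\,d\omega .
\end{equation}
If $g$ is even, the right side is $\frac12|\ell|\int_{S^{d-1}}g\,d\omega$. So an even $g$ of degree $-d$ with mean value $0$ on the sphere has integral $0$ over \emph{every} hyperplane not through the origin. To incorporate moments of order up to $N$, we lower the degree to $-d-N$ and ask for orthogonality to more polynomials.

\medskip
\noindent\textbf{The functions $h$.} Let $\mathcal H$ be the real span of the functions
\[
h(q)=Y(q)\,|q|^{-(d+N+\kappa)}\qquad(q\in\mathbf R^d\setminus0),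
\]
where $Y$ is a real homogeneous harmonic polynomial of degree $\kappa$ with $\kappa>N$ and $\kappa\equiv N\pmod 2$. They are positively homogeneous of degree $-d-N$ and equal to $Y$ on the sphere. For $d=2$, $N=0$, $Y=\operatorname{Re}(q_1+iq_2)^2$ we obtain $h=\operatorname{Re}(q_1+iq_2)^{-2}$, the real part of the function $w^{-2}$ of Section~\ref{sec:lines}. Neither condition on $\kappa$ can be dropped: for $d=2$, $N=0$, the function $|q|^{-2}$ ($\kappa=0$) is positive, and $q_1|q|^{-3}$ ($\kappa=1$) has a positive integral over $\{q_1=1\}$.

Each of these functions $h$ extends holomorphically to the open cone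
\[
\Lambda=\{q\in\mathbf C^d:|\operatorname{Im}q|<|\operatorname{Re}q|\},
\]
by $h(q)=Y(q)(q\cdot q)^{-(d+N+\kappa)/2}$ with the principal branch, since $\operatorname{Re}(q\cdot q)=|\operatorname{Re}q|^2-|\operatorname{Im}q|^2>0$ on $\Lambda$. Hence so does every element of $\mathcal H$, and we denote the extension by the same letter.

\medskip
\noindent\textbf{The spaces $\mathcal E(Q_0)$.} For $Q_0\in\mathcal M$ let $\mathcal E(Q_0)$ be the real span of the functions
\[
X\mapsto\partial_Q^\alpha\,[h(QX)]\big|_{Q=Q_0},\qquad h\in\mathcal H,
\]
defined for $X\in\mathbf C^{n+1}$ with $Q_0X\in\Lambda$, where $\alpha$ runs over all multi-indices in the $d(n+1)$ matrix entries. Derivatives are included because the Taylor expansion of $h(QX)$ in $Q$ will be needed. Since $\partial_{Q_{ij}}[h(QX)]=X_j(\partial_ih)(QX)$, each of these functions is a monomial in $X$ of degree $|\alpha|$ times $(\partial^\beta h)(Q_0X)$ with $|\beta|=|\alpha|$. It is therefore positively homogeneous of degree $-d-N$ and holomorphic on $\{X\in\mathbf C^{n+1}:Q_0X\in\Lambda\}$. A real $X$ belongs to this set as soon as $Q_0X\ne0$,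 and there the function is real-valued.

\begin{lemma}\label{lem:elementary}
If $Q_0\in\mathcal M$ is injective on $V_L$ and $F\in\mathcal E(Q_0)$, then $f(x)=F(1,x)$ is defined on $L$ and satisfies (a) and (b) of Theorem~\ref{thm:main} there.
\end{lemma}

\begin{proof}
Write $V=V_L$. For $Q$ in a compact neighborhood of $Q_0$ in $\mathcal M$ we have $|QX|\ge c|X|$ on $V$ with some $c>0$. As $\partial^\beta h$ is homogeneous of degree $-d-N-|\beta|$,
\[
\bigl|\partial_Q^\alpha[h(QX)]\bigr|\le C|X|^{|\alpha|}|QX|^{-d-N-|\alpha|}\le C'|X|^{-d-N}\qquad(X\in V\setminus0).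
\]
With $X=(1,x)$, $|X|=(1+|x|^2)^{1/2}$, this gives (a). Let $r$ be a polynomial of degree at most $N$. The function $(1+|x|)^{-d-N}(1+|x|)^N$ is integrable on $L$, which has dimension $d-1$. So the same bound allows us to differentiate the integral $\int_Lh(Q(1,x))r(x)\,dx$ with respect to $Q$ under the integral sign. Since the $Q$ injective on $V$ form an open set, it is enough to show that this integral is $0$ for every such $Q$ and every $h=Y|q|^{-(d+N+\kappa)}$ as above.

Let $\tilde r$ be the homogeneous polynomial of degree $N$ on $\mathbf R^{n+1}$ with $\tilde r(1,x)=r(x)$. The map $A=Q|_V:V\to\mathbf R^d$ is an isomorphism, and $\ell(q)=X_0(A^{-1}q)$ is a nonzero linear form because $V\not\subset\{X_0=0\}$. Now $x\mapsto Q(1,x)$ maps $L$ affinely onto $\{\ell=1\}$, so $dx=J\,d\sigma$ with a constant $J>0$, and $r(x)=\tilde r(A^{-1}q)$ at $q=Q(1,x)$. The function $g(q)=h(q)\,\tilde r(A^{-1}q)$ is positively homogeneous of degree $-d$, and (\ref{eq:central}) gives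
\[
\int_Lh(Q(1,x))\,r(x)\,dx=J|\ell|\int_{S^{d-1}\cap\{\ell>0\}}Y(\omega)\,\tilde r(A^{-1}\omega)\,d\omega
=\frac{J|\ell|}2\int_{S^{d-1}}Y(\omega)\,\tilde r(A^{-1}\omega)\,d\omega=0 .
\]
The second equality holds because the integrand has the parity of $\kappa+N$, which is even. The last holds because $\tilde r\circ A^{-1}$ is a homogeneous polynomial of degree $N<\kappa$, hence orthogonal to $Y$ on the sphere.
\end{proof}

\section{Moving the singular set}

We now replace $Q_0$ by a nearby $Q_1$. To obtain an entire function in the limit, we have to control the error at complex points too, and there $QX$ has to stay in the cone $\Lambda$ where $h$ is holomorphic. This leads to the following sets. For $Q\in\mathcal M$ and $\varepsilon>0$ let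
\[
\mathcal D(Q,\varepsilon)=\bigl\{X\in\mathbf C^{n+1}\setminus0:\ |\operatorname{Re}QX|\ge\varepsilon|X|,\ \ |\operatorname{Im}QX|\le\tfrac12|\operatorname{Re}QX|\bigr\}.
\]
If $X$ is real, the second condition is void. For $X\in\mathcal D(Q,\varepsilon)$ we have $QX\in\Lambda$, so the functions in $\mathcal E(Q)$ are defined on $\mathcal D(Q,\varepsilon)$.

\begin{lemma}\label{lem:push}
Let $\varepsilon>0$, let $Q_0,Q_1\in\mathcal M$ with $\|Q_1-Q_0\|\le\varepsilon/16$, and let $F\in\mathcal E(Q_0)$ and $\eta>0$. There is $G\in\mathcal E(Q_1)$, defined on $\mathcal D(Q_0,\varepsilon)$, with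
\[
|F(X)-G(X)|\le\eta|X|^{-d-N}\qquad\text{for all }X\in\mathcal D(Q_0,\varepsilon).
\]
\end{lemma}

\begin{proof}
All functions involved are positively homogeneous of degree $-d-N$, and $\mathcal D(Q_0,\varepsilon)$ is invariant under positive scaling, so we may take $|X|=1$. By linearity we may take $F(X)=\partial_Q^\alpha[h(QX)]|_{Q=Q_0}$ with $h=Y|q|^{-(d+N+\kappa)}$. We show that the Taylor expansion of $Q\mapsto\partial_Q^\alpha[h(QX)]$ about $Q_1$ in the direction of $Q_0$ converges at $Q_0$, uniformly in $X$.

Let $Q$ be a \emph{complex} matrix with $\|Q-Q_1\|\le\varepsilon/8$. Then $\|Q-Q_0\|\le3\varepsilon/16$. Put $a=\operatorname{Re}QX$, $b=\operatorname{Im}QX$, $a_0=\operatorname{Re}Q_0X$. Since $|QX-Q_0X|\le3\varepsilon/16$ and $X\in\mathcal D(Q_0,\varepsilon)$,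
\[
|a|-|b|\ \ge\ \Bigl(|a_0|-\frac{3\varepsilon}{16}\Bigr)-\Bigl(\frac12|a_0|+\frac{3\varepsilon}{16}\Bigr)\ \ge\ \frac\varepsilon2-\frac{3\varepsilon}8=\frac\varepsilon8 .
\]
So $QX\in\Lambda$. Moreover $|QX\cdot QX|\ge|a|^2-|b|^2\ge(|a|-|b|)^2\ge(\varepsilon/8)^2$ and $|QX|\le\|Q_0\|+\varepsilon$. Hence $Q\mapsto h(QX)$ is holomorphic on $\|Q-Q_1\|<\varepsilon/8$ and bounded there by
\[
(\varepsilon/8)^{-(d+N+\kappa)}\max\{|Y(q)|:q\in\mathbf C^d,\ |q|\le\|Q_0\|+\varepsilon\},
\]
which does not depend on $X$. If $\|Q-Q_1\|\le3\varepsilon/32$, then the closed polydisc about $Q$ of radius $\varepsilon/(64\sqrt{d(n+1)})$ in each entry lies in this ball. Cauchy's estimates therefore give $|\partial_Q^\alpha[h(QX)]|\le M_\alpha$ for $\|Q-Q_1\|\le3\varepsilon/32$, with $M_\alpha$ independent of $X$.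

Consequently
\[
\varphi(\tau)=\partial_Q^\alpha[h(QX)]\big|_{Q=Q_1+\tau(Q_0-Q_1)}
\]
is holomorphic and bounded by $M_\alpha$ for $|\tau|<3/2$, because $\frac32\|Q_0-Q_1\|\le3\varepsilon/32$. Its Taylor coefficients at $0$ are at most $M_\alpha(2/3)^j$ in absolute value, so
\[
\Bigl|\varphi(1)-\sum_{j<J}\frac{\varphi^{(j)}(0)}{j!}\Bigr|\le M_\alpha\sum_{j\ge J}(2/3)^j\longrightarrow0\qquad(J\to\infty)
\]
uniformly in $X$. Here $\varphi(1)=F(X)$. By the chain rule, $\varphi^{(j)}(0)$ is a linear combination, with real coefficients independent of $X$, of the functions $\partial_Q^{\alpha+\beta}[h(QX)]|_{Q=Q_1}$ with $|\beta|=j$. So the partial sums lie in $\mathcal E(Q_1)$, and one with $J$ large is the required $G$.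
\end{proof}

\section{A curve of singular sets}

Identify $X\in\mathbf C^{n+1}$ with the polynomial $p_X(s)=X_0s^n+X_1s^{n-1}+\dots+X_n$. For $t\ge1$ define $Q(t)\in\mathcal M$ and $\varepsilon(t)>0$ by
\[
Q(t)X=\bigl(p_X(t),p_X'(t),\dots,p_X^{(m)}(t)\bigr),\qquad \varepsilon(t)=(1+t)^{-nm-1}.
\]
The singular set $\{x\in\mathbf R^n:Q(t)(1,x)=0\}$ consists of the monic polynomials of degree $n$ divisible by $(s-t)^{m+1}$. It is the affine plane through $(s-t)^n$ whose direction space is spanned by $(s-t)^{n-1},\dots,(s-t)^{m+1}$ (a single point if $m=n-1$), that is, the osculating $(n-m-1)$-plane of the rational normal curve $t\mapsto(s-t)^n$. When $n=2$ and $m=1$ it is the point $(-2t,t^2)$, which runs along the parabola $x_1^2=4x_2$; a line meets this parabola at most twice. The next lemma is the quantitative form of the corresponding general observation: $V_L$ contains a nonzero polynomial divisible by $(s-t)^{m+1}$ only if the Wronskian of $V_L$ vanishes at $t$.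

\begin{lemma}\label{lem:curve}
\begin{itemize}
\item[(i)] For every $m$-plane $L$ there is $T_L\ge1$ such that $V_L\setminus0\subset\mathcal D(Q(t),\varepsilon(t))$ for all $t\ge T_L$. In particular $Q(t)$ is then injective on $V_L$.
\item[(ii)] For every $R>0$ there is $T_R\ge1$ such that $(1,\zeta)\in\mathcal D(Q(t),\varepsilon(t))$ and $\operatorname{Re}p_{(1,\zeta)}(t)>0$ for all $\zeta\in\mathbf C^n$ with $|\zeta|\le R$ and all $t\ge T_R$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Let $W(t)$ be the determinant of $Q(t)|_{V_L}$ with respect to an orthonormal basis of $V_L$. It is the Wronskian of the $d$ corresponding linearly independent polynomials. A change of basis multiplies it by a nonzero constant, so to see that $W\not\equiv0$ we may use a basis of monic polynomials of distinct degrees $e_1<\dots<e_d$, which Gaussian elimination provides. In the expansion of the determinant the power $t^{\sum e_i-d(d-1)/2}$ arises only from the leading terms $t^{e_j}$, and its coefficient is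
\[
\det\bigl(e_j(e_j-1)\cdots(e_j-i+1)\bigr)_{0\le i\le d-1,\,1\le j\le d}=\det\bigl(e_j^{\,i}\bigr)=\prod_{i<j}(e_j-e_i)\ne0,
\]
where row operations reduce the first determinant to Vandermonde's. So $W$ is a nonzero polynomial and $|W(t)|\ge w>0$ for large $t$. The absolute value $|W(t)|$ is the product of the $d$ singular values of $Q(t)|_{V_L}$, each at most $\|Q(t)\|\le C(1+t)^n$. The smallest one is therefore, because $d-1=m$, at least
\[
|W(t)|\,\|Q(t)\|^{-(d-1)}\ge c\,(1+t)^{-nm}\ge\varepsilon(t)
\]
for large $t$, that is, $|Q(t)X|\ge\varepsilon(t)|X|$ on $V_L$. For real $X$ we have $\operatorname{Im}Q(t)X=0$.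

(ii) Let $|\zeta|\le R$. For $t\ge\max(1,2nR)$ we have $\operatorname{Re}p_{(1,\zeta)}(t)\ge t^n-nRt^{n-1}\ge\frac12t^n$, so $|\operatorname{Re}Q(t)(1,\zeta)|\ge\frac12t^n$. The leading coefficient $1$ contributes nothing to the imaginary part. For $0\le i\le m$ the $i$th derivative has at most $n$ further terms, with factors at most $n^i$ from differentiation, so each component of $\operatorname{Im}Q(t)(1,\zeta)$ is at most $n^{m+1}Rt^{n-1}$ in absolute value. Hence $|\operatorname{Im}Q(t)(1,\zeta)|\le\sqrt{m+1}\,n^{m+1}Rt^{n-1}\le\frac14t^n$ for large $t$. Finally $\frac12t^n\ge1+R\ge\varepsilon(t)|(1,\zeta)|$ for large $t$.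
\end{proof}

\section{Pushing the singularities to infinity}\label{sec:infinity}

\begin{proposition}\label{prop:push}
Let $R>0$, $t_0\ge T_R$, $F_0\in\mathcal E(Q(t_0))$ and $\eta>0$. There is an entire function $f$ on $\mathbf C^n$, real on $\mathbf R^n$ and satisfying (a) and (b) of Theorem~\ref{thm:main} for every $m$-plane $L$, such that $|f(x)-F_0(1,x)|\le\eta$ for all $x\in\mathbf R^n$ with $|x|\le R$.
\end{proposition}

\begin{proof}
On every bounded interval $Q$ is Lipschitz and $\varepsilon$ is bounded below by a positive constant. So, subdividing each of the intervals $[t_0+i,t_0+i+1]$, $i=0,1,\dots$, finely enough, we can choose $t_0<t_1<\cdots\to\infty$ with $\|Q(t_{j+1})-Q(t_j)\|\le\varepsilon(t_j)/16$. Put $\mathcal D_j=\mathcal D(Q(t_j),\varepsilon(t_j))$. By Lemma~\ref{lem:push} we find inductively $F_{j+1}\in\mathcal E(Q(t_{j+1}))$ with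
\begin{equation}\label{eq:step}
|F_{j+1}(X)-F_j(X)|\le\eta\,2^{-j-1}|X|^{-d-N}\qquad(X\in\mathcal D_j).
\end{equation}

\emph{Convergence.} Let $R'>0$. By Lemma~\ref{lem:curve}(ii) there is $j'$ such that $(1,\zeta)\in\mathcal D_j$ for all $|\zeta|\le R'$ and $j\ge j'$. For these $j$ we have $Q(t_j)(1,\zeta)\in\Lambda$, so $\zeta\mapsto F_j(1,\zeta)$ is holomorphic on $|\zeta|<R'$. By (\ref{eq:step}) and $|(1,\zeta)|\ge1$ these functions converge uniformly there. As $R'$ is arbitrary, $f(\zeta)=\lim_jF_j(1,\zeta)$ defines an entire function, real on $\mathbf R^n$. For $R'=R$ we may take $j'=0$, because all $t_j\ge T_R$. Summing (\ref{eq:step}) over $j\ge0$ gives $|f-F_0(1,\cdot)|\le\eta$ on $|x|\le R$.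

\emph{Integrals.} Let $L$ be an $m$-plane. By Lemma~\ref{lem:curve}(i) there is $j_L$ such that for all $j\ge j_L$ we have $V_L\setminus0\subset\mathcal D_j$ and $Q(t_j)$ is injective on $V_L$. Nothing is required of the earlier $F_j$ on $L$. For $j\ge j_L$, summing (\ref{eq:step}) from $j$ on, we get
\[
|f(x)-F_j(1,x)|\le\eta\,2^{-j}(1+|x|^2)^{-(m+1+N)/2}\qquad(x\in L).
\]
By Lemma~\ref{lem:elementary}, $F_j(1,\cdot)$ satisfies (a) and (b) on $L$. Hence $f$ satisfies (a), and for every polynomial $r$ of degree at most $N$
\[
\Bigl|\int_Lf\,r\,dx\Bigr|=\Bigl|\int_L\bigl(f-F_j(1,\cdot)\bigr)r\,dx\Bigr|\le\eta\,2^{-j}\int_L|r(x)|(1+|x|^2)^{-(m+1+N)/2}dx .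
\]
The last integral is finite, and $j\to\infty$ gives (b).
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $R=1$, $t_0=T_R$ and $q_*=Q(t_0)(1,0)$. Then $q_*\ne0$, because its first component is $t_0^n$. Let $u=q_*/|q_*|$, and let $v\in\mathbf R^d$ be a unit vector orthogonal to $u$; here $d\ge2$ is used. The polynomial $Y(q)=\operatorname{Re}(u\cdot q+i\,v\cdot q)^{N+2}$ is harmonic, since $(u+iv)\cdot(u+iv)=0$. Its degree $\kappa=N+2$ exceeds $N$ and has the parity of $N$, and $Y(q_*)=|q_*|^{N+2}\ne0$. So $h=Y|q|^{-(d+2N+2)}$ belongs to $\mathcal H$, and $F_0(X)=h(Q(t_0)X)$ satisfies $F_0(1,0)\ne0$. Proposition~\ref{prop:push} with $\eta=\frac12|F_0(1,0)|$ gives $f$ with $f(0)\ne0$.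
\end{proof}

\section{Density}\label{sec:density}

\begin{proof}[Proof of Theorem~\ref{thm:density}]
Let $R>0$, $K=\{x\in\mathbf R^n:|x|\le R\}$ and $t_0=T_R$. By Proposition~\ref{prop:push} it suffices that $\{F(1,\cdot):F\in\mathcal E(Q(t_0))\}$ is dense in $C(K)$. By the Hahn--Banach and Riesz theorems we have to show that a signed measure $\mu$ on $K$ annihilating all these functions is $0$. The information on $\mu$ is concentrated at the single matrix $Q(t_0)$, but it includes all derivatives there. We use analyticity to carry it to simpler matrices.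

\emph{Step 1: from $Q(t_0)$ to projections.} Let $\mathcal U=\{Q\in\mathcal M:Q(1,x)\ne0\text{ for all }x\in K\}$, an open set. For $h\in\mathcal H$ put
\[
\Phi_h(Q)=\int_Kh(Q(1,x))\,d\mu(x)\qquad(Q\in\mathcal U).
\]
If $Q^0\in\mathcal U$, then $Q(1,x)\in\Lambda$ for all $x\in K$ and all complex $Q$ close to $Q^0$, because $\Lambda$ is open and $K$ is compact. So $\Phi_h$ extends holomorphically to a neighborhood of $Q^0$; in particular it is real-analytic on $\mathcal U$. All its derivatives at $Q(t_0)\in\mathcal U$ are integrals of functions $F(1,\cdot)$, $F\in\mathcal E(Q(t_0))$, against $\mu$, hence $0$. Therefore $\Phi_h=0$ on the component of $\mathcal U$ containing $Q(t_0)$. For a real $m\times n$ matrix $B$ let $Q_B(X_0,X')=(X_0,BX')$. For $0\le s\le1$ and $x\in K$ the vector $\bigl((1-s)Q(t_0)+sQ_B\bigr)(1,x)$ has first component $(1-s)p_{(1,x)}(t_0)+s$, which is positive by Lemma~\ref{lem:curve}(ii). So the segment from $Q(t_0)$ to $Q_B$ lies in $\mathcal U$, and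
\begin{equation}\label{eq:proj}
\int_Kh(1,Bx)\,d\mu(x)=0\qquad\text{for all }B\text{ and all }h\in\mathcal H .
\end{equation}

\emph{Step 2: from $h$ to test functions on $\mathbf R^m$.} Let $\varphi\in C_c(\mathbf R^m)$ be real with vanishing moments of order at most $N$. We extend $\varphi$ from the hyperplane $\{q_0=1\}$ of $\mathbf R^d=\mathbf R\times\mathbf R^m$ to a homogeneous function of the right parity:
\[
k(q_0,y)=\operatorname{sgn}(q_0)^N|q_0|^{-d-N}\varphi(y/q_0)\quad(q_0\ne0),\qquad k(0,y)=0\quad(y\ne0).
\]
Since $\varphi$ has compact support, $k$ vanishes near every point $(0,y)$, $y\ne0$. So $k$ is continuous on $\mathbf R^d\setminus0$; it is positively homogeneous of degree $-d-N$, and $k(-q)=(-1)^Nk(q)$. For a homogeneous polynomial $P$ of degree $N$ the function $kP$ is even and of degree $-d$, and (\ref{eq:central}) with $\ell=q_0$ gives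
\[
\int_{S^m}kP\,d\omega=2\int_{\mathbf R^m}\varphi(y)P(1,y)\,dy=0 .
\]
Multiplication of harmonic polynomials by powers of $|q|^2$ shows that on $S^m$ the polynomials $P$ comprise all spherical harmonics of degrees $N,N-2,\dots$. Together with the parity of $k$ this shows that the spherical harmonic expansion $\sum_\kappa Y_\kappa$ of $k|_{S^m}$ contains only degrees $\kappa>N$, $\kappa\equiv N\pmod2$. For each $\rho<1$ the Abel--Poisson series $\sum_\kappa\rho^\kappa Y_\kappa$ converges uniformly on the sphere, and its sum tends uniformly to $k$ as $\rho\to1$. Truncating these series and extending each $Y_\kappa$ as $Y_\kappa(q)|q|^{-(d+N+\kappa)}$, we obtain $h_i\in\mathcal H$ with $\sup_q|q|^{d+N}|k(q)-h_i(q)|\to0$. As $|(1,Bx)|\ge1$, we conclude from (\ref{eq:proj}) that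
\[
\int_K\varphi(Bx)\,d\mu(x)=\int_Kk(1,Bx)\,d\mu(x)=0 .
\]

\emph{Step 3: conclusion.} Let $B_*\mu$ be the image of $\mu$ under $B$, a compactly supported measure on $\mathbf R^m$. By Step 2 it annihilates every $\varphi\in C_c^\infty(\mathbf R^m)$ on which the finitely many functionals $\varphi\mapsto\int y^\alpha\varphi\,dy$, $|\alpha|\le N$, vanish. By linear algebra it is, as a distribution, a linear combination of the functions $y^\alpha$, $|\alpha|\le N$. A polynomial with compact support is $0$, so $B_*\mu=0$. Given $\xi\in\mathbf R^n$, take $B$ with first row $\xi$: then $\int e^{i\xi\cdot x}d\mu(x)=\int e^{iy_1}d(B_*\mu)(y)=0$. Hence $\mu=0$.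
\end{proof}

\section{Uniqueness}\label{sec:unique}

For a function with zero integrals over all hyperplanes, the Fourier transform should vanish on every line through the origin. Without integrability this can only be said in the sense of distributions and away from the origin. The proof of part (i) tests against functions $\psi$ whose Fourier transform avoids the origin. Such a $\psi$ is a superposition of plane waves $\chi(\theta,\theta\cdot x)$ that decay in $\theta\cdot x$, and their total size at $x$ is at most of order $(1+|x|)^{-1}$. This is the weight in the hypothesis.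

\begin{proof}[Proof of Theorem~\ref{thm:unique}(i)]
Identify $\Pi$ isometrically with $\mathbf R^d$, $d=m+1\ge2$; this changes $1+|x|$ only within constant factors. Put $u=f|_\Pi$. Then $\int_{\mathbf R^d}|u(x)|(1+|x|)^{-1}dx<\infty$, and $u$ is integrable with integral $0$ over every hyperplane of $\mathbf R^d$, because these hyperplanes are $m$-planes of $\mathbf R^n$.

Let $\psi$ be a Schwartz function with $\hat\psi\in C_c^\infty(\mathbf R^d\setminus0)$, where $\hat\psi(\xi)=\int\psi(x)e^{-i\xi\cdot x}dx$. Fourier inversion in polar coordinates reads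
\[
\psi(x)=\int_{S^{d-1}}\chi(\theta,\theta\cdot x)\,d\theta,\qquad
\chi(\theta,p)=(2\pi)^{-d}\int_0^\infty\hat\psi(\rho\theta)\rho^{d-1}e^{i\rho p}\,d\rho .
\]
The function $\rho\mapsto\hat\psi(\rho\theta)\rho^{d-1}$ is smooth with support in a fixed compact subset of $(0,\infty)$, and its derivatives are bounded uniformly in $\theta$. Two integrations by parts give $|\chi(\theta,p)|\le C(1+|p|)^{-2}$. We claim that
\begin{equation}\label{eq:waves}
\int_{S^{d-1}}|\chi(\theta,\theta\cdot x)|\,d\theta\le C'(1+|x|)^{-1}.
\end{equation}
For $|x|\le1$ the left side is bounded. For $|x|\ge1$ the variable $\tau=\theta\cdot x/|x|$ has density $c(1-\tau^2)^{(d-3)/2}$ on $[-1,1]$. On $|\tau|\le\frac12$ this density is bounded, and the contribution is at most a constant times $\int_{\mathbf R}(1+|x||\tau|)^{-2}d\tau=2/|x|$. On $|\tau|>\frac12$ the integrand is at most $C(1+|x|/2)^{-2}$, and the density has finite mass. This proves (\ref{eq:waves}).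

By (\ref{eq:waves}) and the hypothesis, $u(x)\chi(\theta,\theta\cdot x)$ is integrable over $\mathbf R^d\times S^{d-1}$, and Fubini's theorem gives
\[
\int_{\mathbf R^d}u\,\psi\,dx=\int_{S^{d-1}}\int_{\mathbf R}\chi(\theta,p)\Bigl(\int_{\theta\cdot x=p}u\,d\sigma\Bigr)dp\,d\theta=0 .
\]
So the Fourier transform of the tempered distribution $u$ annihilates $C_c^\infty(\mathbf R^d\setminus0)$, that is, it is supported at the origin. It is a linear combination of derivatives of the delta distribution, and the continuous function $u$ is a polynomial.

The restriction of $u$ to any hyperplane is an integrable polynomial on a Euclidean space of dimension $d-1\ge1$. Such a polynomial $g$ is $0$. Indeed, if $g\ne0$, then for almost every unit vector $\theta$ the polynomial $\rho\mapsto g(\rho\theta)$ of one variable is not zero, because the zeros on the unit sphere of a nonzero homogeneous component of $g$ form a null set. For such $\theta$, $|g(\rho\theta)|$ is bounded below by a positive constant for large $\rho$, so $\int_0^\infty|g(\rho\theta)|\rho^{d-2}d\rho=\infty$, and $g$ is not integrable. Hence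 $u=0$. If $f$ is integrable on $\Pi$, the hypothesis of (i) holds, so $f$ vanishes on $\Pi$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:unique}(ii)]
The idea is to apply (i) to almost every $(m+1)$-plane through a given point. Fix $a\in\mathbf R^n$. Let $d\Pi$ be the invariant probability measure on the Grassmannian of $(m+1)$-dimensional linear subspaces $\Pi$ of $\mathbf R^n$. For measurable $g\ge0$,
\[
\int\int_\Pi g(y)\,dy\,d\Pi=c\int_{\mathbf R^n}g(y)\,|y|^{m+1-n}dy .
\]
To see this, use polar coordinates in $\Pi$ with radial measure $\rho^md\rho=\rho^{m+1-n}\rho^{n-1}d\rho$; averaged over $\Pi$, the surface measures of the unit spheres of the $\Pi$ give a multiple of the invariant measure on $S^{n-1}$. With $y=x-a$ we get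
\[
\int\int_{a+\Pi}\frac{|f(x)|}{1+|x-a|}\,dx\,d\Pi=c\int_{\mathbf R^n}\frac{|f(x)|\,|x-a|^{m+1-n}}{1+|x-a|}\,dx .
\]
The right side is finite: near $a$ because $f$ is bounded there and $n-m-1<n$, and far from $a$ because the weight is then at most a constant times $(1+|x|)^{m-n}$. So for almost every $\Pi$ the inner integral on the left is finite. As $1+|x-a|$ and $1+|x|$ are comparable, part (i) applies to $a+\Pi$ and gives $f(a)=0$.
\end{proof}

\begin{remark}
The solution spaces for different $m$ meet only in $0$. Suppose that $f$ is $m$-null and integrable over all $m'$-planes for some $m'>m$. By Fubini's theorem, in each $m'$-plane $f$ is integrable on almost every $(m+1)$-plane of a given parallel family. So $f$ vanishes on these by Theorem~\ref{thm:unique}(i), and $f\equiv0$ by continuity. The functions of Theorem~\ref{thm:main} must therefore depend on $m$, and each of them fails to be integrable on some $(m+1)$-plane (on $\mathbf R^n$ itself if $m=n-1$).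
\end{remark}

\begin{thebibliography}{9}

\bibitem{ArmitageGoldstein}
Armitage and Goldstein (non-constant harmonic functions with vanishing Radon transform in higher dimensions).

\bibitem{Zalcman}
Zalcman (non-constant harmonic functions with vanishing Radon transform for $n=2$).

\bibitem{Book}
A printed mathematics book (source of the problem).

\end{thebibliography}
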